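\title{Invertible ideals are generated up to radical by three elements}

\begin{abstract}
We study the least number of elements needed to generate, up to radical, the generic invertible ideal with $n$ generators over an integral domain. It was conjectured that this number is $n$. We show that the conjecture holds for $n\le 2$ and fails for every $n\ge 3$: the number is $2$ for $n=3$ and is $2$ or $3$ for $n\ge 4$. It follows that every invertible ideal of every commutative ring is generated up to radical by three elements, and by two if it has three generators. The question is translated into one about unimodular rows of positive degree over a graded ring, and such rows are glued from local pieces along polynomial homotopies.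
\end{abstract}

\section{Introduction}

All rings are commutative with $1$. Elements $g_1,\dots,g_m$ of a ring $A$ \emph{generate an ideal $J$ up to radical} if $\sqrt{(g_1,\dots,g_m)}=\sqrt J$. Geometrically, the closed set $V(J)\subseteq\operatorname{Spec}A$ is then cut out by the $m$ equations $g_i=0$. An ideal $J$ of $A$ is \emph{invertible} if $JJ^{-1}=A$, where $J^{-1}=\{q\in Q(A): qJ\subseteq A\}$ and $Q(A)$ is the total quotient ring. How many equations does an invertible ideal need?

If $J=(z_1,\dots,z_n)$ is invertible, there are $w_i\in J^{-1}$ with $\sum z_iw_i=1$, and $A$ contains the elements $z_i$ and $z_iw_j$. Replacing $z_i,w_i$ by indeterminates gives a generic example. Let $k$ be an integral domain, $n\ge1$, let $X_1,\dots,X_n,Y_1,\dots,Y_n$ be independent indeterminates over $k$, and put $F=X_1Y_1+\dots+X_nY_n$. Inside the field of fractions of $k[X,Y]=k[X_1,\dots,X_n,Y_1,\dots,Y_n]$ let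
\[
R=k\bigl[X_1,\dots,X_n,\ \{X_iY_j:1\le i,j\le n\},\ 1/F\bigr],\qquad I=(X_1,\dots,X_n)R .
\]
The ideal $I$ is prime and invertible (Lemma~\ref{lem:graded}). Let $\mu(n,k)$ be the least $m$ such that some $f_1,\dots,f_m\in R$ generate $I$ up to radical. The following conjecture has appeared in print.

\medskip\noindent\textbf{Conjecture.} \emph{For every $n\ge1$ and every integral domain $k$, $\mu(n,k)=n$.}\medskip

The given generators show $\mu(n,k)\le n$. There is no local reason for equality: the elements $X_iY_i/F$ of $R$ have sum $1$, and once $X_iY_i$ is inverted, $I$ is generated by $X_i$ alone, because $X_j=X_i\cdot(X_jY_i)/(X_iY_i)$. The value $n$ is still the natural guess. It is correct for $n\le2$, and the first candidates that one tries, polynomials in the $X_i$ alone or (over $\mathbb C$) homogeneous elements, do have to be $n$ in number (Remark~\ref{rem:guess}). Inhomogeneous elements involving the $Y_j$ do better.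

\begin{theorem}\label{thm:A}
If $n\ge4$, then $\mu(n,k)\le\lceil n/2\rceil+1<n$, with the explicit generators \eqref{eq:explicit}. So the conjecture is false.
\end{theorem}

\begin{theorem}\label{thm:B}
For every integral domain $k$ we have $\mu(1,k)=1$, $\mu(2,k)=\mu(3,k)=2$, and $2\le\mu(n,k)\le3$ for all $n\ge4$. So the conjecture is true exactly for $n\le2$.
\end{theorem}

\begin{theorem}\label{thm:C}
Let $J$ be an invertible ideal of any commutative ring $A$. Then $\sqrt J=\sqrt{(g_1,g_2,g_3)}$ for some $g_i\in J$. If $J$ can be generated by three elements, two elements $g_i$ suffice.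
\end{theorem}

We do not know whether $\mu(n,k)$ is $2$ or $3$ for $n\ge4$.

Section~\ref{sec:rows} identifies $\mu(n,k)$ with the least length of a unimodular row of positive degree over a graded ring $S$, proves the lower bounds, and derives Theorem~\ref{thm:C} from Theorem~\ref{thm:B}. Theorem~\ref{thm:A} has a short direct proof (Section~\ref{sec:explicit}). For the sharper bounds we glue: rows given on two open sets combine to a global row if a polynomial path joins them on the overlap (Section~\ref{sec:glue}). An explicit path gives $\mu(3,k)=2$ (Section~\ref{sec:three}), and a general construction of paths with elementary $3\times3$ matrices gives $\mu(n,k)\le3$ (Section~\ref{sec:general}).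

\section{Positive rows}\label{sec:rows}

A row $(f_1,\dots,f_m)$ over a ring $B$ is \emph{unimodular} if its entries generate the unit ideal. Since every proper ideal lies in a prime ideal, this holds if and only if no prime ideal of $B$ contains all the $f_i$; we use this test throughout. A unimodular row stays unimodular under any ring homomorphism and under right multiplication by an invertible matrix, and every row of an invertible matrix is unimodular.

For a $\mathbb Z$-graded ring $B$ let $B_{\ge d}$ be the set of elements all of whose homogeneous components have degree at least $d$. Then $B_{\ge d}B_{\ge e}\subseteq B_{\ge d+e}$, and any finite set of elements lies in some $B_{\ge -q}$. If $a\in B_0$, the localization $B_a=B[1/a]$ is graded; polynomial variables $T,Z$ adjoined to $B$ get degree $0$. A \emph{positive row} over $B$ is a unimodular row over $B$ with entries in $B_{\ge1}$.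

Let $S=k[X,Y][1/F]$, graded by $\deg X_i=1$ and $\deg Y_i=-1$, so that $\deg F=0$. It is a domain because $k$ is. Put
\[
x_i=X_i\in S_1,\qquad y_i=Y_i/F\in S_{-1},\qquad\text{so that}\quad x_1y_1+\dots+x_ny_n=1 .
\]

\begin{lemma}\label{lem:graded}
We have $R=S_{\ge0}$ and $I=S_{\ge1}$. The ideal $I$ is prime and invertible.
\end{lemma}

\begin{proof}
The generators of $R$ have degree $0$ or $1$, so $R\subseteq S_{\ge0}$ and $I\subseteq S_{\ge1}$. Conversely, an element of $S_{\ge d}$ is a $k$-linear combination of terms $X^\alpha Y^\beta/F^e$ with $|\alpha|-|\beta|\ge d$. If $d\ge0$, pair each factor $Y_j$ with a factor $X_i$: the monomial is a product of elements $X_iY_j$ and $X_i$, and if $d\ge1$ at least one $X_i$ is left unpaired. Now $R/I\cong S_0$ is a domain, so $I$ is prime. Finally $y_iI\subseteq S_{\ge0}=R$, so $y_i\in I^{-1}$ and $1=\sum x_iy_i\in II^{-1}$.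
\end{proof}

\begin{lemma}\label{lem:reduction}
Elements $f_1,\dots,f_m\in R$ generate $I$ up to radical if and only if $(f_1,\dots,f_m)$ is a positive row over $S$. Hence $\mu(n,k)$ is the least length of a positive row over $S$.
\end{lemma}

\begin{proof}
Suppose the row is positive, say $\sum g_if_i=1$ with all $g_i\in S_{\ge-N}$, $N\ge1$. For $z\in I^N\subseteq S_{\ge N}$ we have $zg_i\in S_{\ge0}=R$, so $z=\sum(zg_i)f_i\in(f_1,\dots,f_m)R$. Thus $I^N\subseteq(f_1,\dots,f_m)R\subseteq I$, and the radicals agree. Conversely, if $\sqrt{(f_1,\dots,f_m)R}=I$, then $f_i\in I=S_{\ge1}$, and a prime of $S$ containing all $f_i$ contains a power of each $x_j$, hence each $x_j$, hence $\sum x_jy_j=1$.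
\end{proof}

A positive row of length one is a unit of $S$ lying in $S_{\ge1}$. This settles the lower bounds.

\begin{proposition}\label{prop:lower}
We have $\mu(1,k)=1$, $\mu(2,k)=2$, and $\mu(n,k)\ge2$ for all $n\ge2$.
\end{proposition}

\begin{proof}
Always $1\le\mu(n,k)\le n$, the lower bound because $I\ne0=\sqrt0$. It remains to show that for $n\ge2$ no unit of $S$ lies in $S_{\ge1}$. Let $K$ be the field of fractions of $k$. As a polynomial in $Y_1$, $F=X_1Y_1+(X_2Y_2+\dots+X_nY_n)$ has degree one, and its coefficients are coprime because $n\ge2$. By Gauss's lemma $F$ is irreducible, hence prime, in the factorial ring $K[X,Y]$. If $P/F^e$ is a unit of $S$, then $P$ divides a power of $F$ in $K[X,Y]$, so the unit is $cF^{e'}$ with $c\in K^*$, $e'\in\mathbb Z$. This is nonzero and homogeneous of degree $0$.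
\end{proof}

\begin{remark}\label{rem:guess}
Two kinds of positive rows have length at least $n$. This remark guides the constructions below but is not used in any proof.

(a) \emph{Polynomials in the $X_i$ alone.} Let $f_1,\dots,f_m\in k[X]$ have no constant term, $m<n$, and let $\overline K$ be an algebraic closure of $K$. By Krull's height theorem each minimal prime of $(f_1,\dots,f_m)\overline K[X]$ has height at most $m<n$, so the common zero set, which contains the origin, contains a point $x\ne0$. Choose $y\in\overline K^n$ with $\sum x_iy_i=1$. Evaluation at $(x,y)$ is a homomorphism $S\to\overline K$ that kills all $f_i$, so the row is not unimodular.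

(b) \emph{Homogeneous entries, for $k\subseteq\mathbb C$.} Let $f_i\in S_{d_i}$, $d_i\ge1$, form a unimodular row of length $m$. On the unit sphere of $\mathbb C^n$ put $\varphi_i(x)=f_i(x,\bar x)$, which makes sense since $F(x,\bar x)=1$. Then $\varphi_i(\lambda x)=\lambda^{d_i}\varphi_i(x)$ for $|\lambda|=1$, so $\varphi_i$ is a continuous section of the line bundle $\mathcal O(d_i)$ on $\mathbb P^{n-1}(\mathbb C)$, and the $\varphi_i$ have no common zero. A complex vector bundle with a nowhere vanishing section has top Chern class zero. The top Chern class of $\bigoplus\mathcal O(d_i)$ is $d_1\cdots d_m\,c^m$ in $H^*(\mathbb P^{n-1}(\mathbb C);\mathbb Z)=\mathbb Z[c]/(c^n)$, where $c=c_1(\mathcal O(1))$. Hence $m\ge n$.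
\end{remark}

The generic ideal over $\mathbb Z$ specializes to every invertible ideal, so upper bounds transfer.

\begin{proof}[Proof of Theorem~\ref{thm:C}, assuming Theorem~\ref{thm:B}]
First, $J$ is finitely generated: if $1=\sum z_i'w_i'$ with $z_i'\in J$, $w'_i\in J^{-1}$, then $z=\sum(zw_i')z_i'$ for all $z\in J$. Let $z_1,\dots,z_n$ be any generators of $J$. Since $A=JJ^{-1}=\sum z_iJ^{-1}$, there are $w_i\in J^{-1}$ with $\sum z_iw_i=1$. Take $k=\mathbb Z$. The homomorphism $\mathbb Z[X,Y]\to Q(A)$ with $X_i\mapsto z_i$, $Y_i\mapsto w_i$ sends $F$ to $1$, so it extends to $S$. It maps the generators of $R$ to $z_i$, $z_iw_j$ and $1$, which lie in $A$, so it restricts to $\psi\colon R\to A$ with $\psi(I)\subseteq J$. Let $f_1,\dots,f_m$ generate $I$ up to radical and put $g_i=\psi(f_i)\in J$. Some power $X_j^N$ lies in $(f_1,\dots,f_m)R$, so $z_j^N\in(g_1,\dots,g_m)$ and $\sqrt{(g_1,\dots,g_m)}=\sqrt J$. By Theorem~\ref{thm:B} we can take $m=3$ (adding zeros if necessary), and $m=2$ if $n=3$.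
\end{proof}

No assumption on $A$ is needed because all the work is done over $\mathbb Z$. Invertibility supplies the $w_i$ and cannot be dropped: by Krull's height theorem the maximal ideal $(X_1,\dots,X_n)$ of a polynomial ring over a field needs $n$ generators up to radical.

\section{Explicit rows of length $\lceil n/2\rceil+1$}\label{sec:explicit}

Take $n=4$ and split $F=\Phi+X_3Y_3+X_4Y_4$ with $\Phi=X_1Y_1+X_2Y_2$. A row is unimodular over $S$ as soon as every prime containing it contains $\Phi$, $X_3$ and $X_4$, for such a prime contains the unit $F$. The pair $(\Phi X_1,\Phi X_2)$ detects $\Phi$, since $Y_1\Phi X_1+Y_2\Phi X_2=\Phi^2$, and the pair $(X_3,X_4)$ detects the rest. To save entries, add the two pairs. For $(\Phi X_1+X_3,\ \Phi X_2+X_4)$ the same combination gives $\Phi^2+(X_3Y_1+X_4Y_2)$, and a single further entry $X_3Y_1+X_4Y_2$ removes the error term. The resulting row of length $3$ is unimodular, but its last entry has degree $0$. Replacing $X_3,X_4$ by their squares does not disturb the argument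 with primes and raises that degree to $1$; the price is that the first two entries become inhomogeneous. Thus
\[
(X_1,X_2,X_3,X_4)R=\sqrt{\bigl(\Phi X_1+X_3^2,\ \Phi X_2+X_4^2,\ X_3^2Y_1+X_4^2Y_2\bigr)R}.
\]

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $p=\lceil n/2\rceil$, set $X_{p+i}=0$ if $p+i>n$, put $\Phi=\sum_{i\le p}X_iY_i$ and
\begin{equation}\label{eq:explicit}
f_i=\Phi X_i+X_{p+i}^2\quad(1\le i\le p),\qquad f_{p+1}=\sum_{i=1}^pX_{p+i}^2Y_i .
\end{equation}
All components have degree $1$ or $2$. Let a prime $\mathfrak p$ of $S$ contain $f_1,\dots,f_{p+1}$. From $\sum_{i\le p}Y_if_i=\Phi^2+f_{p+1}$ we get $\Phi\in\mathfrak p$. Then $X_{p+i}^2=f_i-\Phi X_i\in\mathfrak p$, so $X_j\in\mathfrak p$ for all $j>p$, and $\mathfrak p$ contains the unit $F=\Phi+\sum_{j>p}X_jY_j$, which is absurd. So \eqref{eq:explicit} is a positive row, and $\mu(n,k)\le p+1$ by Lemma~\ref{lem:reduction}. Finally $p+1\le(n+3)/2<n$ for $n\ge4$.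
\end{proof}

For $n=3$ this row has length $3$ and gains nothing, and its length grows with $n$. The remaining bounds need a more flexible method.

\section{Gluing along a path}\label{sec:glue}

The elements $x_iy_i\in S_0$ have sum $1$, and $x_i$ is a unit of $S[1/(x_iy_i)]$. So positive rows of length one exist on the members of an open cover of $\operatorname{Spec}S$, but they do not agree on overlaps. We ask for less than agreement. Suppose $a+b=1$ and a row over $S_a$ is joined to a row over $S_b$ by a path $\rho(T)$ over $S_{ab}$. Substitute for $T$ a function $\theta$ that vanishes to high order along $b=0$ and equals $1$ to high order along $a=0$. Near $b=0$ the result looks like $\rho(0)$, which is regular there, and near $a=0$ it looks like $\rho(1)$.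

\begin{lemma}\label{lem:theta}
Let $B$ be a domain and $a,b\in B$ nonzero with $a+b=1$.
\begin{enumerate}
\item[(i)] For each $L\ge1$ there are $\theta_L,z_L,z_L'\in B$, integer polynomials in $a$ and $b$, with $\theta_L=b^Lz_L'$ and $1-\theta_L=a^Lz_L$.
\item[(ii)] $B_a\cap B_b=B$ inside $B_{ab}$.
\end{enumerate}
\end{lemma}

\begin{proof}
Expand $1=(a+b)^{2L-1}$ and let $\theta_L$ be the sum of the terms in which $b$ has exponent at least $L$; in the other terms $a$ has exponent at least $L$. If $a^Lu$ and $b^Lu$ lie in $B$, then $u=z_La^Lu+z_L'b^Lu\in B$.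
\end{proof}

That $B$ is a domain makes $B,B_a,B_b$ subrings of $B_{ab}$; this is how the hypothesis on $k$ enters the upper bounds. When $B$ is graded and $a,b\in B_0$, the element $\theta_L$ has degree $0$, so substituting it for $T$ preserves degrees.

\begin{lemma}[Gluing]\label{lem:glue}
Let $B$ be a $\mathbb Z$-graded domain and $a,b\in B_0$ nonzero with $a+b=1$. Let $\rho(T)$ be a positive row of length $m$ over $B_{ab}[T]$ such that $\rho(0)$ is a unimodular row over $B_a$ and $\rho(1)$ is a unimodular row over $B_b$. Then $\rho(\theta_L)$ is a positive row of length $m$ over $B$ for all large $L$.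
\end{lemma}

\begin{proof}
Write $\rho(T)=\rho(0)+\sum_{j\ge1}c_jT^j$ with finitely many rows $c_j$ over $B_{ab}$, and let $f=\rho(\theta_L)$. If $L$ exceeds the powers of $b$ in the denominators of the $c_j$, then $f-\rho(0)=\sum c_j\theta_L^j$ has entries in $bB_a$. Expanding $\rho$ in powers of $1-T$ instead, we find that $f-\rho(1)$ has entries in $aB_b$ for large $L$. So the entries of $f$ lie in $B_a\cap B_b=B$, and they have degrees at least $1$. Let a prime $\mathfrak p$ of $B$ contain all of them. If $a,b\notin\mathfrak p$, then $\mathfrak pB_{ab}$ is a proper ideal containing the entries of $\rho(\theta_L)$, which is unimodular over $B_{ab}$. If $b\in\mathfrak p$, then $a=1-b\notin\mathfrak p$, and the proper ideal $\mathfrak pB_a\supseteq bB_a$ contains the entries of $\rho(0)$. If $a\in\mathfrak p$, exchange $a,\rho(0)$ with $b,\rho(1)$. Each case is a contradiction.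
\end{proof}

For example, let $n=2$, $a=x_1y_1$, $b=x_2y_2$. The path $\rho(T)=(x_1,Tx_2)$ joins $(x_1,0)$ to $(x_1,x_2)$, and $\theta_1=b$ gives the positive row $(x_1,x_2^2y_2)$ over $S$.

For rows of length $2$, paths of rows lift to paths of matrices. This lets us concatenate several paths into a single polynomial path, by multiplying the lifts.

\begin{lemma}[Path lifting]\label{lem:lift}
Let $\Lambda$ be a ring and $U(t)\in SL_2(\Lambda[t])$. Let $\varrho_0(T),\dots,\varrho_r(T)$ be unimodular rows of length $2$ over $\Lambda[T]$ such that $\varrho_0(0)$ is the first row of $U(0)$, $\varrho_i(1)=\varrho_{i+1}(0)$ for $i<r$, and $\varrho_r(1)=(1,0)$. Then there is $\mathcal U(T)\in SL_2(\Lambda[t][T])$ with $\mathcal U(0)=1$ and $\mathcal U(1)=U(t)$.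
\end{lemma}

\begin{proof}
If $pp'+qq'=1$, then $(p,q)$ is the first row of the matrix with second row $(-q',p')$, which has determinant $1$. So $\varrho_i(T)$ is the first row of some $C_i(T)\in SL_2(\Lambda[T])$, and $\Sigma_i(T)=C_i(0)^{-1}C_i(T)$ satisfies $\Sigma_i(0)=1$ and $\varrho_i(T)=\varrho_i(0)\Sigma_i(T)$. The matrix $U(0)\Sigma_0(1)\cdots\Sigma_r(1)\in SL_2(\Lambda)$ therefore has first row $(1,0)$, so its second row is $(c,1)$ for some $c\in\Lambda$. Put
\[
\mathcal U(T)=\begin{pmatrix}1&0\\ Tc&1\end{pmatrix}\Sigma_r(T)^{-1}\cdots\Sigma_0(T)^{-1}\cdot U(0)^{-1}U(Tt).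
\]
At $T=0$ this is $1$, and at $T=1$ it is $U(0)\cdot U(0)^{-1}U(t)$.
\end{proof}

\section{Two generators for $n=3$}\label{sec:three}

Let $n=3$, $a=x_1y_1+x_2y_2$ and $b=x_3y_3$, so that $a+b=1$. Put $t=x_3$, a unit of $S_b$ of degree $1$ with inverse $y_3/b$, and $\Lambda=(S_{ab})_0$. A homogeneous element $u$ of degree $d$ equals $(ut^{-d})t^d$, so $S_{ab}=\Lambda[t,t^{-1}]$ is a Laurent polynomial ring and $(S_{ab})_{\ge1}=t\Lambda[t]$. With $\bar y_i=y_i/a\in S_a$ we have $x_1\bar y_1+x_2\bar y_2=1$. In $\Lambda$ put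
\[
\xi=x_1/t,\quad\zeta=x_2/t,\quad\eta=\bar y_1t,\quad\omega=\bar y_2t,\qquad\text{so that}\quad\xi\eta+\zeta\omega=1 .
\]

The first attempt is to join $(x_1,x_2)=t(\xi,\zeta)$, which is positive over $S_a$, to $(t,0)$ by a path $t\varrho(T)$ with $\varrho$ over $\Lambda[T]$. Gluing would then produce a homogeneous positive row of length $2$, which Remark~\ref{rem:guess}(b) forbids when $k\subseteq\mathbb C$. The freedom left to us is that in a positive row $t^e\phi$ with $\phi$ over $\Lambda[t]$, the row $\phi$ needs to be unimodular only after $t$ is inverted. Any row $(g,t^2)$ has this property, and it becomes a row over $S_b$ once denominators in $g$ are cleared. So we look for rows $\phi=(g,t^2)U$ with $U\in SL_2(\Lambda[t])$ joined to the identity and with $t^e\phi$ joined to a row over $S_a$.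

\subsection*{A factorization}
Consider $\phi=(sh-t\delta,\ s^2\delta^2)$, where $h$ and $\delta$ are units modulo $s$. The first entry lets us trade $s$ for $t$. If $w\equiv-\delta/h \pmod s$ and $g=s+tw$, then to leading order $\phi_1$ is $hg$, and $\phi_2$ is $\delta^2w^2t^2$ modulo $g$. The matrix expressing $\phi$ through $(g,t^2)$ should thus have determinant $h\delta^2w^2\equiv\delta^4/h$ modulo $s$. This explains the congruence in the next lemma.

\begin{lemma}\label{lem:factor}
Let $\Lambda$ be a ring and $s,\delta,h\in\Lambda$ with $(s,\delta)=(h,\delta)=\Lambda$ and $h\equiv\delta^4\pmod s$. Then there are $w\in\Lambda$ and $U(t)\in SL_2(\Lambda[t])$ such that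
\[
(sh-t\delta,\ s^2\delta^2)=(s+tw,\ t^2)\,U(t)
\]
and the first row of $U(0)$ is $(h,s\delta^2)$.
\end{lemma}

\begin{proof}
Write $\phi_1=sh-t\delta$, $\phi_2=s^2\beta$ with $\beta=\delta^2$. As $\delta^3$ and $s^4$ are comaximal, there are $w,\nu\in\Lambda$ with $\delta^3w=-1+s^4\nu$. Then $hw+\delta\equiv\delta(\delta^3w+1)\equiv0\pmod s$, so $hw+\delta=sv$ with $v\in\Lambda$. Put $g=s+tw$ and
\[
U_0=\begin{pmatrix}h-tv&(s-tw)\beta\\ vw&w^2\beta\end{pmatrix}.
\]
Then $(g,t^2)U_0=(\phi_1,\phi_2)$, because
\begin{align*}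
g(h-tv)+t^2vw&=gh-tv(g-tw)=sh+t(wh-sv)=\phi_1,\\
g(s-tw)\beta+t^2w^2\beta&=(s^2-t^2w^2)\beta+t^2w^2\beta=\phi_2 ,
\end{align*}
and
\[
\det U_0=w\beta\bigl((h-tv)w-(s-tw)v\bigr)=w\beta(hw-sv)=-w\delta^3=1-s^4\nu .
\]
To correct the determinant we use the relation $g\cdot t^2-t^2\cdot g=0$. Let $u_1,u_2$ be the rows of $U_0$, let $z=(z_1,z_2)$ be a row over $\Lambda[t]$, and let $U$ have rows $u_1+t^2z$ and $u_2-gz$. Then $(g,t^2)U=gu_1+t^2u_2=(\phi_1,\phi_2)$, and since the determinant is bilinear and alternating in the rows,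
\[
\det U=\det U_0-\det(gu_1+t^2u_2,\,z)=1-s^4\nu-(\phi_1z_2-\phi_2z_1).
\]
So $\det U=1$ for a suitable $z$ if $s^4\in(\phi_1,\phi_2)\Lambda[t]$. Now $\phi_1(sh+t\delta)=s^2h^2-t^2\beta$ gives
\[
s^4h^2=s^2(sh+t\delta)\phi_1+t^2\phi_2,\qquad s^4\beta=s^2\phi_2 ,
\]
and $h^2,\beta$ are comaximal. Hence $s^4\in(\phi_1,\phi_2)$. At $t=0$ the first row $u_1+t^2z$ becomes $(h,s\beta)$.
\end{proof}

\subsection*{The choice of $s,\delta,h$}
Give $\xi,\zeta$ weight $1$ and $\eta,\omega$ weight $-1$. A monomial of weight $j$ times $t^j$ is a monomial in $x_1,x_2,\bar y_1,\bar y_2$, so it lies in $S_a$. Try $s=\eta^\gamma$, $\delta=\zeta^c$ and $h=(\kappa+\delta^2)^2$ with $\kappa$ a monomial in $\xi,\eta$ divisible by $s$; then $h\equiv\delta^4\pmod s$. The terms of $h$ other than $\kappa^2$ are multiples of $\zeta$ and will be removed by a path, which leaves the row $t^e(s\kappa^2-t\delta,\ s^2\delta^2)$. Its terms lie in $S_a$ if $\delta$ has weight $e+1$ and $s^2\delta^2$, $s\kappa^2$ have weight $e$. The first two conditions say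 $c=e+1$ and $2c-2\gamma=e$, that is, $e=2\gamma-2$. The least solution with $e\ge1$ is $\gamma=e=2$, $c=3$; then $\kappa$ must have weight $2$. So we set
\[
s=\eta^2,\qquad\delta=\zeta^3,\qquad\beta=\delta^2=\zeta^6,\qquad\kappa=\eta^2\xi^4,\qquad h=(\kappa+\beta)^2 .
\]
With these values $s\kappa=(\xi\eta)^4\equiv1\pmod\zeta$, which is what will make $U$ contractible. All unimodularity checks rest on one fact. A prime ideal in a $\Lambda$-algebra contains $\beta$ if and only if it contains $\zeta$, contains $\kappa$ if and only if it contains $\xi\eta$, and cannot contain both $\zeta$ and $\xi\eta$. Therefore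
\begin{equation}\label{eq:star}
\text{no prime ideal contains one of }\zeta,\beta\text{ and one of }\eta,\ \xi\eta,\ \kappa .
\end{equation}

\begin{proposition}\label{prop:three}
$\mu(3,k)\le2$.
\end{proposition}

\begin{proof}
\emph{Step 1: the row over $S_a$.} Let
\[
r_a=(\bar y_1^{\,6}x_1^8-x_2^3,\ \bar y_1^{\,4}x_2^6)=t^2(\eta^6\xi^8-t\zeta^3,\ \eta^4\zeta^6)=t^2(s\kappa^2-t\delta,\ s^2\beta).
\]
A prime of $S_a$ containing both entries contains $\bar y_1$ or $x_2$. If it contains $\bar y_1$, it contains $x_2^3$; if it contains $x_2$, it contains $\bar y_1^{\,6}x_1^8$. Either way it contains $x_2$ and $x_1\bar y_1$, hence $1=x_1\bar y_1+x_2\bar y_2$. So $r_a$ is unimodular over $S_a$.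

\emph{Step 2: from $\kappa^2$ to $h$.} Put
\[
r(T)=t^2\bigl(s(\kappa^2+T(2\kappa\beta+\beta^2))-t\delta,\ s^2\beta\bigr).
\]
Its entries lie in $t\Lambda[t][T]$, $r(0)=r_a$, and $r(1)=t^2(sh-t\delta,s^2\delta^2)$. A prime of $S_{ab}[T]$ containing both entries contains $\eta$ or $\zeta$, as $t$ is a unit. If it contains $\eta$, it contains $t\delta$, hence $\zeta$. If it contains $\zeta$, it contains $s\kappa^2$, hence $\eta$ or $\kappa$. Both contradict \eqref{eq:star}, so $r(T)$ is a positive row over $S_{ab}[T]$.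

\emph{Step 3: factorization.} By \eqref{eq:star}, $s$ and $\delta$ are comaximal in $\Lambda$. So are $h$ and $\delta$: a prime containing both contains $\beta$ and $\kappa+\beta$, hence $\kappa$. Lemma~\ref{lem:factor} gives $r(1)=t^2(g,t^2)U$ with $g\in\Lambda[t]$, $U\in SL_2(\Lambda[t])$, and the first row of $U(0)$ is $((\kappa+\beta)^2,\eta^2\beta)$.

\emph{Step 4: $U$ is joined to the identity.} We move the second entry to $-(\xi\eta)^4$, then the first to $\zeta^{12}$, and then use $\xi\eta=1-\zeta\omega$. Consider over $\Lambda[T]$: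
\begin{align*}
\varrho_0(T)&=\bigl((\kappa+\beta)^2,\ \eta^2\beta-T\eta^2(\kappa+\beta)\bigr), & \varrho_0(1)&=\bigl((\kappa+\beta)^2,\ -(\xi\eta)^4\bigr),\\
\varrho_1(T)&=\bigl(((1-T)\kappa+\beta)^2,\ -(\xi\eta)^4\bigr), & \varrho_1(1)&=\bigl(\zeta^{12},\ -(1-\zeta\omega)^4\bigr),\\
\varrho_2(T)&=\bigl(\zeta^{12},\ -(1-(1-T)\zeta\omega)^4\bigr), & \varrho_2(1)&=(\zeta^{12},-1),\\
\varrho_3(T)&=\bigl((1-T)\zeta^{12}+T,\ -1\bigr), & \varrho_3(1)&=(1,-1),\\
\varrho_4(T)&=\bigl(1,\ T-1\bigr), & \varrho_4(1)&=(1,0).
\end{align*}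
The chain starts at the first row of $U(0)$, and each row ends where the next begins. A prime containing $\varrho_0(T)$ contains $\kappa+\beta$ and then $\eta^2\beta$; if it contains $\eta$, it contains $\kappa$ and so $\beta$; if it contains $\beta$, it contains $\kappa$. A prime containing $\varrho_1(T)$ contains $\xi\eta$, hence $\kappa$, hence $\beta$. All this contradicts \eqref{eq:star}. A prime containing $\varrho_2(T)$ contains $\zeta$, modulo which the second entry is $-1$. The rows $\varrho_3,\varrho_4$ have a unit entry. By Lemma~\ref{lem:lift} there is $\mathcal U(T)\in SL_2(\Lambda[t][T])$ with $\mathcal U(0)=1$ and $\mathcal U(1)=U$.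

\emph{Step 5: gluing.} Choose $N$ with $a^Ng\in S_b$ and put
\[
\rho(T)=r(T)\,\mathcal U(T)^{-1}\operatorname{diag}(a^N,1).
\]
The two matrices are invertible over $S_{ab}[T]$ and have entries in $\Lambda[t][T]$, where all degrees are nonnegative. So $\rho(T)$ is a positive row over $S_{ab}[T]$. The row $\rho(0)=r_a\operatorname{diag}(a^N,1)$ is unimodular over $S_a$, where $a$ is a unit. The row $\rho(1)=(t^2a^Ng,\ t^4)$ has entries in $S_b$ and is unimodular there, since $t$ is a unit. Lemmas~\ref{lem:glue} and~\ref{lem:reduction} finish the proof.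
\end{proof}

\section{Three generators for every $n$}\label{sec:general}

To cover $\operatorname{Spec}S$ by $n$ open sets we must glue $n-1$ times, so the output of one gluing must carry enough structure to supply the path for the next. We carry along an elementary matrix whose first row is positive: its factorization tells us how to undo the row step by step.

\subsection*{Elementary matrices}
Let $e_1,e_2,e_3$ be the standard columns. For $p\ne q$ and $c$ in a ring $B$ let $E_{pq}(c)=1+c\,e_pe_q^{\top}$, and let $E_3(B)\subseteq SL_3(B)$ be the group generated by these matrices. Left multiplication by $E_{pq}(c)$ adds $c$ times row $q$ to row $p$. We have $E_{pq}(c+c')=E_{pq}(c)E_{pq}(c')$, and $\Delta E_{pq}(c)\Delta^{-1}=E_{pq}(\delta_pc\delta_q^{-1})$ for $\Delta=\operatorname{diag}(\delta_1,\delta_2,\delta_3)$. Matrices generated by $E_{12},E_{21}$ are described by their upper left $2\times2$ block. From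
\begin{equation}\label{eq:w}
E_{12}(x)E_{21}(y)E_{12}(x)=\begin{pmatrix}1+xy&x(2+xy)\\ y&1+xy\end{pmatrix}
\end{equation}
we see that for a unit $u$ the matrix $w(u)=E_{12}(u)E_{21}(-u^{-1})E_{12}(u)$ has rows $(0,u)$ and $(-u^{-1},0)$. Hence $w(uu')w(u')^{-1}=\operatorname{diag}(u,u^{-1},1)$ for units $u,u'$, and in particular $\operatorname{diag}(u,u^{-1},1)\in E_3(B)$.

We need to conclude that a matrix is elementary over $B$ from the fact that it is elementary over $B_a$ and $B_b$. The first lemma is the only place where the size $3$ is used: its proof needs a third index.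

\begin{lemma}\label{lem:rank1}
Let $B$ be a ring, $v\in B^3$ a column, $i\ne j$, $c\in B$, and let $\rho_{ij}(v)$ be the row $v_je_i^{\top}-v_ie_j^{\top}$. Then $1+c\,v\rho_{ij}(v)\in E_3(B)$.
\end{lemma}

\begin{proof}
Let $l$ be the third index, $\rho=\rho_{ij}(v)$ and $u=v_ie_i+v_je_j$, so that $v=u+v_le_l$ and $\rho u=\rho e_l=e_l^{\top}u=0$. Then $1+cv\rho=(1+cv_le_l\rho)(1+cu\rho)$, and the first factor is $E_{li}(cv_lv_j)E_{lj}(-cv_lv_i)$. The second factor is a commutator. Put $P=ue_l^{\top}$ and $Q=c\,e_l\rho$. Then $P^2=Q^2=QP=0$ and $PQ=cu\rho$, so $1-P$, $1-Q$ are the inverses of $1+P=E_{il}(v_i)E_{jl}(v_j)$ and $1+Q=E_{li}(cv_j)E_{lj}(-cv_i)$. Multiplying $1,P,Q,PQ$ in turn by $1-P-Q+PQ$ gives $1-P-Q+PQ$, $P-PQ$, $Q$ and $PQ$. Adding,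
\[
(1+P)(1+Q)(1-P)(1-Q)=(1+P+Q+PQ)(1-P-Q+PQ)=1+PQ.\qedhere
\]
\end{proof}

The next lemma clears denominators by rescaling the variable. Rescaling does not affect the constant terms of the elementary factors, and these may have denominators. We therefore move the constant terms into conjugations, which produces matrices of the shape in Lemma~\ref{lem:rank1}.

\begin{lemma}\label{lem:dilate}
Let $B$ be a domain, $0\ne a\in B$, and $\alpha(Z)\in E_3(B_a[Z])$ with $\alpha(0)=1$. Then $\alpha(a^LZ)\in E_3(B[Z])$ for all large $L$.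
\end{lemma}

\begin{proof}
Write $\alpha=\prod_{h=1}^{r}E_{p_hq_h}(c_h)E_{p_hq_h}(Zd_h)$ with $c_h\in B_a$, $d_h\in B_a[Z]$, and let $\gamma_h=E_{p_1q_1}(c_1)\cdots E_{p_hq_h}(c_h)$. Since $\gamma_{h-1}^{-1}\gamma_h=E_{p_hq_h}(c_h)$, we have $\alpha=\bigl(\prod_h\gamma_hE_{p_hq_h}(Zd_h)\gamma_h^{-1}\bigr)\gamma_r$, and $\gamma_r=\alpha(0)=1$. It suffices to treat one factor
\[
\gamma E_{pq}(Zd)\gamma^{-1}=1+Zd\,vw,\qquad v=\gamma e_p,\quad w=e_q^{\top}\gamma^{-1}.
\]
Let $v^*=e_p^{\top}\gamma^{-1}$; then $wv=0$ and $v^*v=1$. Put $g_{ij}=w_iv_j^*-w_jv_i^*\in B_a$, so $g_{ji}=-g_{ij}$ and $\sum_jg_{ij}v_j=w_i(v^*v)-v_i^*(wv)=w_i$. Hence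
\[
\sum_{i<j}g_{ij}\rho_{ij}(v)=\sum_{i<j}\bigl(g_{ij}v_je_i^{\top}+g_{ji}v_ie_j^{\top}\bigr)=\sum_i\Bigl(\sum_jg_{ij}v_j\Bigr)e_i^{\top}=w .
\]
As $\rho_{ij}(v)v=0$, all cross terms vanish in the product $\prod_{i<j}(1+Zd\,g_{ij}\,v\rho_{ij}(v))$, which therefore equals $1+Zd\,vw$. Choose $e$ such that $a^ev$ and all $a^eg_{ij}$ are defined over $B$. Replacing $Z$ by $a^LZ$ turns the factors into
\[
1+\bigl[a^{L-3e}Z\,d(a^LZ)\bigr]\,(a^eg_{ij})\,(a^ev)\,\rho_{ij}(a^ev).
\]
For large $L$ the bracket lies in $B[Z]$, and Lemma~\ref{lem:rank1} applies over $B[Z]$.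
\end{proof}

\begin{lemma}[Patching]\label{lem:patch}
Let $B$ be a domain and $a,b\in B$ nonzero with $a+b=1$. If $\alpha(Z)\in E_3(B_a[Z])\cap E_3(B_b[Z])$ and $\alpha(0)=1$, then $\alpha(1)\in E_3(B)$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:theta}(ii), $\alpha(Z)\in SL_3(B[Z])$. We go from $Z=0$ to $Z=1$ in two steps, the first divisible by $a^L$ and the second by $b^L$. The matrix $\beta(T,Z)=\alpha(T+Z)\alpha(T)^{-1}\in E_3(B_b[T][Z])$ is $1$ at $Z=0$. Lemma~\ref{lem:dilate}, applied to $\alpha$ over $B$ and to $\beta$ over $B[T]$, gives $L$ with $\alpha(a^LZ)\in E_3(B[Z])$ and $\beta(T,b^LZ)\in E_3(B[T,Z])$. Let $u=1-\theta_L=a^Lz_L$, so $1-u=b^Lz'_L$. Then $\alpha(u)$ and $\beta(u,b^Lz_L')=\alpha(1)\alpha(u)^{-1}$ lie in $E_3(B)$, and so does their product $\alpha(1)$.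
\end{proof}

\subsection*{Undoing an elementary matrix in positive degree}
Let $H$ be a graded ring with a unit $t$ of degree $1$, let $C$ be a matrix whose first row $C_1$ lies in $H_{\ge1}$, and suppose we want to apply $E_{12}(c)$. The path $E_{12}(Tc)C$ has first row $C_1+TcC_2$, and $cC_2$ may have negative degree. The remedy is to multiply first by $D_P=\operatorname{diag}(t^P,t^{-P},1)$ and to apply the conjugated operation $D_PE_{12}(Tc)D_P^{-1}=E_{12}(Tct^{2P})$. The first row becomes $t^P(C_1+TcC_2)$, which has positive degree for large $P$, and at $T=1$ we reach $D_PE_{12}(c)C$. We also need a path from $1$ to $D_P$ that keeps the first row positive. For this we use that $D_P=w(t^{M+P})w(t^M)^{-1}$ for \emph{every} $M$. Let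
\[
W_M(T)=E_{12}(Tt^M)E_{21}(-Tt^{-M})E_{12}(Tt^M)=\begin{pmatrix}1-T^2&T(2-T^2)t^M\\-Tt^{-M}&1-T^2\end{pmatrix}
\]
by \eqref{eq:w}, and $\mathcal D_{M,P}(T)=W_{M+P}(T)W_M(T)^{-1}$. The inverse of $W_M(T)$ is obtained by changing the signs of the off-diagonal entries, so
\begin{equation}\label{eq:D}
\mathcal D_{M,P}(T)=\begin{pmatrix}(1-T^2)^2+T^2(2-T^2)t^P&T(1-T^2)(2-T^2)(t^{M+P}-t^M)\\ T(1-T^2)(t^{-M}-t^{-M-P})&(1-T^2)^2+T^2(2-T^2)t^{-P}\end{pmatrix}.
\end{equation}
Thus $\mathcal D_{M,P}(0)=1$, $\mathcal D_{M,P}(1)=D_P$, and for $M,P\ge1$ the four entries have degrees at least $0,\ M;\ -M-P,\ -P$. A large $M$ makes the contribution of the second row to the first harmless.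

\begin{proposition}\label{prop:step}
Let $B$ be a $\mathbb Z$-graded domain, $a,b\in B_0$ nonzero with $a+b=1$, and let $t\in B_1$ be a unit of $B_b$. If some $\tau\in E_3(B_a)$ has first row in $(B_a)_{\ge1}$, then some $\sigma\in E_3(B)$ has first row in $B_{\ge1}$.
\end{proposition}

\begin{proof}
Let $H=B_{ab}$. Write $\tau^{-1}=\varepsilon_\ell\cdots\varepsilon_1$ with $\varepsilon_j=E_{p_jq_j}(c_j)$, $c_j\in B_a$, and put $\varepsilon_j(Z)=E_{p_jq_j}(Zc_j)$ and
\[
\tau(Z)=\bigl(\varepsilon_\ell(Z)\cdots\varepsilon_1(Z)\bigr)^{-1}\in E_3(B_a[Z]),\qquad\tau(0)=1,\quad\tau(1)=\tau .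
\]
For integers $M_j,P_j\ge1$ to be chosen let $Q_j=P_1+\dots+P_j$, $\Delta_j=D_{Q_j}$, $\Delta=\Delta_\ell$, $\mathcal D_j=\mathcal D_{M_j,P_j}$, and
\[
\Gamma(T,Z)=\Gamma_\ell\cdots\Gamma_1\in E_3(H[T,Z]),\qquad\Gamma_j=\Delta_j\,\varepsilon_j(TZ)\,\Delta_j^{-1}\,\mathcal D_j(T).
\]
At $T=1$ we have $\Gamma_j=\Delta_j\varepsilon_j(Z)\Delta_{j-1}^{-1}$ with $\Delta_0=1$, so the product telescopes:
\begin{equation}\label{eq:tele}
\Gamma(0,Z)=1,\qquad\Gamma(1,Z)=\Delta\,\tau(Z)^{-1}.
\end{equation}
So $\Gamma(T,1)\tau$ is a path from $\tau$, defined over $B_a$, to $\Delta$, defined over $B_b$.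

\emph{Claim: for suitable $M_j,P_j$ the first row of $\Gamma(T,1)\tau$ lies in $H_{\ge1}[T]$.} We choose $M_j,P_j$ for $j=1,2,\dots,\ell$ so that each $\Gamma_j\cdots\Gamma_1\tau$, at $Z=1$, has this property. Let $C$ be the matrix reached after $j-1$ steps ($C=\tau$ for $j=1$), with rows $C_1,C_2,C_3$ and $C_1$ in $H_{\ge1}[T]$. Choose $q,d\ge0$ with all entries of $C$ in $H_{\ge-q}[T]$ and $c_j\in H_{\ge-d}$, and put $M_j=q+1$, $P_j=M_j+d+1$. Let $C'=\mathcal D_jC$. By \eqref{eq:D}:
\begin{itemize}
\item $C'_1$ combines $C_1$ and $C_2$ with coefficients of degrees at least $0$ and $M_j$, so it has degrees at least $\min(1,M_j-q)=1$;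
\item $C'_2$ has degrees at least $\min(1-M_j-P_j,\,-P_j-q)\ge-M_j-P_j$;
\item $C'_3=C_3$ has degrees at least $-q$.
\end{itemize}
The factor $\Delta_j\varepsilon_j(T)\Delta_j^{-1}$ changes the first row only if $p_j=1$. If $q_j=2$ it adds $Tc_jt^{2Q_j}C'_2$, of degrees at least $-d+2Q_j-M_j-P_j\ge P_j-M_j-d=1$. If $q_j=3$ it adds $Tc_jt^{Q_j}C'_3$, of degrees at least $-d+P_j-q=2$. This proves the claim.

Lemma~\ref{lem:glue} applied to the first row of $\Gamma(T,1)\tau$ would now give a positive row over $B$. We need the glued matrix to be elementary over $B$, and this is the purpose of $Z$: it joins the glued matrix to one that is visibly elementary, so that Lemma~\ref{lem:patch} applies. Put $\theta=\theta_L$ and $\sigma(Z)=\Gamma(\theta,Z)\tau(Z)$. The following hold for all large $L$.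

(i) $\sigma(Z)\in E_3(B_a[Z])$. Indeed $\Gamma(T,Z)$ is a product of finitely many matrices $E_{pq}(Tc)$ and $E_{pq}(TZc)$ with $c\in H$, and $\theta c\in B_a$ because $b^L$ divides $\theta$.

(ii) $\sigma(Z)\in E_3(B_b[Z])$. By \eqref{eq:tele}, $\sigma(Z)=\Psi(1-\theta)\Delta$, where $\Psi(T)=\Gamma(1-T,Z)\Gamma(1,Z)^{-1}\in E_3(B_{ab}[Z][T])$ does not depend on $L$ and $\Psi(0)=1$. Lemma~\ref{lem:dilate} over the domain $B_b[Z]$ gives $\Psi(a^LT)\in E_3(B_b[Z][T])$; setting $T=z_L$ gives $\Psi(1-\theta)\in E_3(B_b[Z])$. Also $\Delta\in E_3(B_b)$, since $t$ is a unit of $B_b$.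

(iii) $\sigma(0)\in E_3(B)$. Indeed $\sigma(0)=\mathcal D_\ell(\theta)\cdots\mathcal D_1(\theta)$ is a product of matrices $E_{pq}(\pm\theta t^{\pm M})$. Here $t^M\in B$, and $\theta t^{-M}\in B$ because $t^{-M}\in B_b$. This uses that $t$ lies in $B$ and is invertible in $B_b$, not only in $H$.

By (i)--(iii), $\alpha(Z)=\sigma(Z)\sigma(0)^{-1}$ satisfies the hypotheses of Lemma~\ref{lem:patch}, so $\sigma=\sigma(1)=\alpha(1)\sigma(0)\in E_3(B)$. By the claim and $\deg\theta=0$, the first row of $\sigma=\Gamma(\theta,1)\tau$ lies in $B\cap H_{\ge1}=B_{\ge1}$.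
\end{proof}

\subsection*{Induction over the cover}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
We first show $\mu(n,k)\le3$ for all $n$. Put $a_i=x_iy_i$ and $\epsilon_r=a_1+\dots+a_r=(X_1Y_1+\dots+X_rY_r)/F$, nonzero elements of $S_0$ with $\epsilon_n=1$, and let $S^{(r)}=S[1/\epsilon_r]$. We show by induction on $r$ that some $\sigma_r\in E_3(S^{(r)})$ has first row in degrees at least $1$. For $r=1$, $x_1$ is a unit with inverse $y_1/a_1$, and $\sigma_1=\operatorname{diag}(x_1,x_1^{-1},1)$ has first row $(x_1,0,0)$. Given $\sigma_r$ with $r<n$, apply Proposition~\ref{prop:step} to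
\[
B=S^{(r+1)},\qquad a=\epsilon_r/\epsilon_{r+1},\qquad b=a_{r+1}/\epsilon_{r+1},\qquad t=x_{r+1},\qquad\tau=\sigma_r .
\]
Here $a+b=1$; the element $a_{r+1}=b\epsilon_{r+1}$ is a unit of $B_b$, so $t$ has the inverse $y_{r+1}/a_{r+1}$ there; and $B_a=S[1/\epsilon_r,1/\epsilon_{r+1}]$ contains $S^{(r)}$. The proposition yields $\sigma_{r+1}$. Since $S^{(n)}=S$, the first row of $\sigma_n$ is a positive row of length $3$ over $S$, and $\mu(n,k)\le3$ by Lemma~\ref{lem:reduction}.

Proposition~\ref{prop:lower} gives the values for $n\le2$ and the lower bound $2$ for $n\ge2$, and Proposition~\ref{prop:three} gives $\mu(3,k)=2$. Thus $\mu(n,k)=n$ for $n\le2$, while $\mu(3,k)=2<3$ and $\mu(n,k)\le3<n$ for $n\ge4$.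
\end{proof}
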